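\title{There is no uniform universal generator in combinatory logic}

\begin{abstract}
A closed term $M$ of combinatory logic is a uniform universal generator if there is one context $C[\,]$, with at least one hole, such that $M\twoheadrightarrow C[N]$ for every closed term $N$. We prove that no such term exists. More precisely, let $A$ be a closed term whose head reduction is infinite. Then for every closed $M$ and every context $C[\,]$ with at least one hole, only finitely many closed normal forms $N$ satisfy $M\twoheadrightarrow C[AN]$.
\end{abstract}

\section{The question and the answer}

The terms of combinatory logic CL are built by application from the constants $\mathsf S$, $\mathsf K$ and variables. Application associates to the left. Weak reduction is generated by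
\[
\mathsf Kab\to a,\qquad \mathsf Sabc\to ac(bc),
\]
applied to any subterm. We write $\to$ for one step, $\twoheadrightarrow$ for its reflexive and transitive closure, and $\equiv$ for identity of terms. A term is closed if it contains no variables. A context $C[\,]$ is a term with holes, and $C[N]$ is the result of filling all its holes with $N$.

A closed term $M$ is a \emph{uniform universal generator} if there is a context $C[\,]$ such that $M\twoheadrightarrow C[N]$ for \emph{every} closed term $N$. So one term must produce all closed terms, and each of them must appear in the same surroundings. Does such an $M$ exist? The question is posed in~\cite{book}. Statman~\cite{statman} proved that the answer is no when the context has the shape $C[\,]\equiv P[\,]$, that is, $P$ applied to the hole.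

Two conventions make the question precise. If $C$ has no hole, then $C[N]\equiv C$ for all $N$, and for closed $C$ the choice $M\equiv C$ would answer the question trivially. So contexts without a hole are excluded. Every reduct of a closed term is closed, so only variable-free contexts matter. From now on a \emph{context} is variable-free and has one or more holes.

The simplest contexts point in different directions.

\begin{example}\label{ex:contexts}
(1) Let $C\equiv[\,]$. If $M\twoheadrightarrow\mathsf S$ and $M\twoheadrightarrow\mathsf K$, then by the Church--Rosser theorem (two reducts of one term have a common reduct) the distinct normal forms $\mathsf S$ and $\mathsf K$ have a common reduct, which is absurd. So this context is impossible.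

(2) Let $C\equiv\mathsf{KK}[\,]$. Here every \emph{finite} list $N_1,\dots,N_k$ of closed terms can be generated. Put $M_{k+1}=\mathsf K$, $M_i=\mathsf KM_{i+1}N_i$ and $M=M_1$. Then $M_i\to M_{i+1}$, so $M_i\twoheadrightarrow\mathsf K$ for all $i$, and $M\twoheadrightarrow M_i\equiv\mathsf KM_{i+1}N_i\twoheadrightarrow\mathsf{KK}N_i$.

(3) Some contexts $P[\,]$ can generate an \emph{infinite} family. Let $c_0=\mathsf K$, $c_{n+1}=\mathsf Kc_n$. By combinatory completeness (for every term $u$ in the variables $w,x$ there is a closed $W$ with $Wwx\twoheadrightarrow u$) there is a closed $W$ with $Wwx\twoheadrightarrow ww(\mathsf Kx)$. Put $P=WW$. Then $Px\twoheadrightarrow P(\mathsf Kx)$, so $P\mathsf K\twoheadrightarrow Pc_n$ for all $n$.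
\end{example}

In (3) the context acts on the generated term: it uses $c_n$ to build $c_{n+1}$. One would therefore look for an infinite family of terms that no context can use in this way, and whose members can still be told apart. We obtain it by hiding a normal form behind a term that never reveals anything.

A closed term of one of the forms $\mathsf K$, $\mathsf Ka$, $\mathsf S$, $\mathsf Sa$, $\mathsf Sab$ is called a weak head normal form (whnf). Head reduction is defined in Section~\ref{sec:head}. A closed term \emph{has no whnf} if its head reduction is infinite. Let $\mathrm{NF}$ be the set of closed weak normal forms. It is infinite, since it contains all the $c_n$.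

\begin{theorem}\label{thm:main}
Let $A$ be a closed term without whnf. For every closed $M$ and every context $C$ the set
\[
\{N\in\mathrm{NF}: M\twoheadrightarrow C[AN]\}
\]
is finite.
\end{theorem}

\begin{corollary}\label{cor:main}
There is no uniform universal generator in CL, whatever the shape of the context and whether it has one or several holes. With the term $\Omega$ of Section~\ref{sec:head}, for any closed $M$ and any context $C$ the relation $M\twoheadrightarrow C[N']$ fails for all but finitely many of the closed terms $N'=\Omega N$, $N\in\mathrm{NF}$.
\end{corollary}

\begin{proof}
$\Omega$ is a closed term without whnf, so Theorem~\ref{thm:main} applies with $A=\Omega$. As $\mathrm{NF}$ is infinite, at least one $C[\Omega N]$ is missed.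
\end{proof}

The shape $P[\,]$ is included. The proof is by induction on $C$. Section~\ref{sec:small} shows its mechanism in a simple instance, with $C\equiv B[\,]$.

\section{Head reduction, epochs, and opaque terms}\label{sec:head}

Every term is uniquely of the form $ha_1\cdots a_k$ with $h$ a constant or a variable, its \emph{head}. It has a \emph{head redex} if $h=\mathsf K$ and $k\ge2$ (the head redex is $\mathsf Ka_1a_2$) or $h=\mathsf S$ and $k\ge3$ (the head redex is $\mathsf Sa_1a_2a_3$). Contracting the head redex is a \emph{head step} $\to_h$, and $\twoheadrightarrow_h$ denotes a finite, possibly empty sequence of head steps. At most one head step starts from a term, so each term has a unique maximal head reduction. We use the word whnf also for terms with variables: it means a term whose head is a constant with too few arguments for a head redex. A closed term either is a whnf or has a head redex. We say that it \emph{has} a whnf if its head reduction ends in one. Members of $\mathrm{NF}$ are whnfs.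

A head step is a \emph{root step} if the head redex is the whole term. This distinction is the basis of everything below. A closed term with a head redex is an application $X_1X_2$. As long as no root step occurs, head reduction takes place inside the left component and leaves $X_2$ alone. A root step replaces the whole term. If its result is again an application, this has a new pair of components.

For a closed term $X$ let $E_0(X)\equiv X$, and let $E_{r+1}(X)$ be the result of the first root step in the head reduction starting from $E_r(X)$, if there is one. These terms are the \emph{epochs} of $X$. By definition $E_{r+j}(X)\equiv E_j(E_r(X))$. An epoch that is not the last one has a head redex, so it is an application.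

\medskip
\noindent\textbf{A term without whnf.} Put $I=\mathsf{SKK}$, $J_0=\mathsf SII$, $J_{n+1}=IJ_n$ and $\Omega=J_0J_0$. For every term $d$,
\[
J_{n+1}d\equiv \mathsf{SKK}J_nd\to_h\mathsf KJ_n(\mathsf KJ_n)d\to_hJ_nd ,
\]
and therefore $J_0J_n\to_h IJ_n(IJ_n)\equiv J_{n+1}J_{n+1}\twoheadrightarrow_hJ_0J_{n+1}$. So the head reduction of $\Omega$ passes through all $J_0J_n$ and is infinite.

\medskip
From now on $A$ is a fixed closed term without whnf, and $U_N:=AN$ for $N\in\mathrm{NF}$. We call the terms $U_N$ \emph{opaque}, for the following reason.

\begin{lemma}\label{lem:opaque}
For closed $\vec d$ (possibly empty), the head reduction of $U_N\vec d$ is infinite and contains no root step.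
\end{lemma}

\begin{proof}
Let $A\equiv A_0\to_hA_1\to_h\cdots$. The head redex of $A_iN\vec d$ is that of $A_i$, so $A_iN\vec d\to_hA_{i+1}N\vec d$. This step is not a root step because of the additional argument $N$.
\end{proof}

So once some $U_N$ comes to the head of a term, head reduction stays there forever. It never looks at $N$ or at the other arguments. Still, $N$ is not lost: $U_N\equiv AN$ is its own last epoch, and $N$ is the right component of this epoch.

\section{The mechanism in a simple instance}\label{sec:small}

Let $C\equiv B[\,]$ with $B$ closed. Suppose that $T\equiv BU_{N_0}$ satisfies
\[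
E_d(BU_{N_0})\equiv BU_{N_1},\qquad d\ge1,
\]
for some $N_1\not\equiv N_0$. This is the first thing one would try: a head reduction that brings back the context with a new entry, in the hope that it goes on to produce $N_2,N_3,\dots$. This hope fails, for the following reason.

Perform the head reduction of $Bx$, where $x$ is a variable. As long as the head is a constant, substituting $U_N$ for $x$ turns it into the head reduction of $BU_N$, with root steps at the same places. Suppose that the head reduction of $Bx$ contains only finitely many root steps, say $m$. It may be infinite, end in a whnf, or stop at some $x\vec d$. In each case the epochs of $BU_N$ are exactly those numbered $0,\dots,m$, \emph{for every $N$}. In the last case this follows from Lemma~\ref{lem:opaque}. But $E_d(BU_{N_0})\equiv BU_{N_1}$ says that the last epoch of $BU_{N_0}$ has a number larger by $d$ than that of $BU_{N_1}$, a contradiction. So there are infinitely many root steps. Let $e_r$ be the term after the $r$-th one. Then $E_r(BU_N)\equiv e_r[U_N]$ for all $r$ and $N$, and in particular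
\[
E_r(T)\equiv e_r[U_{N_0}],\qquad E_{r+d}(T)\equiv E_r(BU_{N_1})\equiv e_r[U_{N_1}].
\]
\emph{So the sequence of epochs of $T$ is periodic with period $d$, up to exchanging $U_{N_0}$ and $U_{N_1}$.}

Now suppose that $T\twoheadrightarrow BU_N$ for infinitely many $N$. Each of these reductions can be traced back to an epoch of $T$: there is $r$ such that the right component of $E_r(T)$ reduces to $U_N$ (this follows by applying Lemma~\ref{lem:back} with $\mathcal E=\emptyset$ to one step after the other). By periodicity, the right component of one of the $d$ terms $E_0(T),\dots,E_{d-1}(T)$ is then connected with infinitely many $U_N$ by reductions and by exchanges of $U_{N_0}$ with $U_{N_1}$. This is impossible. The right component of the last epoch of $U_N$ is the normal form $N$, and exchanging opaque terms cannot identify distinct normal forms. So from each of the $d$ right components at most one $N$ other than $N_0$ and $N_1$ can be reached (Lemma~\ref{lem:base}).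

The general case requires three additions.
\begin{itemize}
\item The reduction $T\twoheadrightarrow C[U_N]$ need not be a head reduction. We have to compare the epochs of $t[R]$ and $t[R']$ for a contraction $R\to R'$ inside a term. They correspond to each other, eventually with a shift of the numbering by $0$ or $1$ (Section~\ref{sec:edges}).
\item In general $T$ is not of the form $C[U_N]$. A typical loop that could produce a period runs from $T$ down to $C[U_N]$, across to $C[U_{N'}]$ by an exchange, and back up to $T$. It uses \emph{finitely many} contractions in the reverse direction. The induction must therefore allow a finite set of such reverse contractions and exchanges, and it must allow all such sets (Section~\ref{sec:strong}).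
\item If no loop has a nonzero shift, there is no period. In this case the shifts define a potential, and the potential bounds the number $r$ of the epoch to which $C[U_N]$ is traced back (Section~\ref{sec:step}).
\end{itemize}

\section{Comparing the epochs of two related terms}\label{sec:edges}

\emph{Admissible pairs} $(Q,Q')$ are the following pairs of closed terms, each labelled with its kind:
\begin{itemize}
\item contraction pairs $(R,R')$, where $R$ is a closed redex and $R'$ its contractum;
\item reversed contraction pairs $(R',R)$;
\item swap pairs $(U_N,U_{N'})$ with $N,N'\in\mathrm{NF}$.
\end{itemize}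
The reverse of an admissible pair is admissible. An \emph{edge} is a triple $(t,Q,Q')$ with $(Q,Q')$ admissible and $t$ a term over $\mathsf S,\mathsf K$ and one variable $x$, which may occur any number of times or not at all. The edge goes from $t[Q]$ to $t[Q']$, where $t[Q]$ is the result of substituting $Q$ for $x$ in $t$. Its reverse is $(t,Q',Q)$. Every step $X\to Y$ between closed terms is an edge with a contraction pair.

To compare $t[Q]$ and $t[Q']$, we reduce $t$ itself. A new decision is needed only when $x$ comes to the head.

\medskip
\noindent\textbf{The trace.} Let $(R,R')$ be a contraction pair. The trace of $t$ is the sequence $t_0\equiv t,t_1,t_2,\dots$ with the following rules.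
\begin{itemize}
\item If $t_i$ has a head redex, $t_{i+1}$ is its head reduct.
\item If $t_i\equiv x\vec d$ with $\vec d\neq\emptyset$, then $t_{i+1}\equiv R'\vec d$. This is called a \emph{jump}.
\item The trace stops at a whnf and at the term $x$.
\end{itemize}
For a reversed contraction pair $(R',R)$ we use the trace for $(R,R')$. For a swap pair there are no jumps, and the trace stops at a whnf and at every $x\vec d$, including $x$. The following facts hold.
\begin{enumerate}
\item[(T1)] If $t_i\to_ht_{i+1}$, then $t_i[Q]\to_ht_{i+1}[Q]$ for every closed $Q$. One of these steps is a root step iff the other is. Indeed, the head of $t_i$ is a constant, and substitution does not change the number of its arguments.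
\item[(T2)] At a jump, $t_i[R]\to_ht_{i+1}[R]$ is a head step that is not a root step, while $t_i[R']\equiv t_{i+1}[R']$.
\item[(T3)] A jump is never followed immediately by a jump, because $R'$ is closed and so the head of $R'\vec d$ is a constant.
\item[(T4)] If $t_i\equiv x$ and $i>0$, then $t_{i-1}\to_ht_i$ is a root step, because jumps and non-root head steps produce applications.
\end{enumerate}
Let $e_0\equiv t$, and let $e_r$ be the term right after the $r$-th root step of the trace, if it exists. Jumps do not count as root steps.

An edge is called \emph{surfacing} if its pair is a contraction pair or a reversed one and its trace reaches the term $x$. All other edges, in particular all swap edges, are \emph{non-surfacing}.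

\begin{example}\label{ex:edges}
Let $(R,R')$ be a contraction pair and $Y$ closed. For $t\equiv xY$ the trace jumps to the closed term $R'Y$. The edge is non-surfacing, and $RY\to_hR'Y$ is not a root step, so $E_r(RY)\equiv E_r(R'Y)$ for $r\ge1$. For $t\equiv\mathsf KxY$ the trace is $\mathsf KxY,\,x$. The edge is surfacing, and the epochs of the two sides are
\[
\mathsf KRY,\ R,\ R',\ \dots\qquad\text{and}\qquad \mathsf KR'Y,\ R',\ \dots .
\]
From number $1$ on, the second list is the first one shifted by one place.
\end{example}

\begin{lemma}[Comparison]\label{lem:compare}
Let $(t,Q,Q')$ be an edge.

\textup{(i)} If it is non-surfacing, then for every $r$ the epoch $E_r(t[Q])$ exists iff $E_r(t[Q'])$ exists iff $e_r$ exists, and in this case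
\[
E_r(t[Q])\equiv e_r[Q],\qquad E_r(t[Q'])\equiv e_r[Q'].
\]
If $e_r\equiv x$, then the pair is a swap pair and $e_r$ is the last of the terms $e_0,e_1,\dots$.

\textup{(ii)} If it is surfacing, with underlying contraction pair $(R,R')$, then there is $p\ge0$ such that $e_p\equiv x$, $e_r\not\equiv x$ for $r<p$, and
\begin{align*}
&E_r(t[R])\equiv e_r[R],\quad E_r(t[R'])\equiv e_r[R']&&(r\le p),\\
&E_{r+1}(t[R])\equiv E_r(t[R'])&&(r\ge p),
\end{align*}
where in the last line one side exists iff the other does. In particular $E_p(t[R])\equiv R$ and $E_p(t[R'])\equiv R'$.

In both cases $t[Q]$ has infinitely many epochs iff $t[Q']$ has.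
\end{lemma}

\begin{proof}
By (T1) and (T2), as long as the trace runs, the head reductions of both sides are obtained by substitution into the trace, with root steps at the same places. At a jump the $R'$-side does not move. By (T3) an infinite trace contains infinitely many steps that are not jumps, so it describes both head reductions completely. So does a trace that ends in a whnf.

(i) If the trace is infinite or ends in a whnf, the assertion follows from what was just said. The only other possibility is a swap trace that stops at some $x\vec d$. By Lemma~\ref{lem:opaque} no further root step then occurs on either side, and the assertion follows again. If $e_r\equiv x$, the trace has reached $x$. As the edge is non-surfacing, the pair is a swap pair, and the trace stops at this $x$.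

(ii) The trace stops as soon as it reaches $x$. By (T4), or trivially if $t\equiv x$, this $x$ is $e_p$, where $p$ is the number of root steps made so far, and $e_r\not\equiv x$ for $r<p$. The equations for $r\le p$ hold as above. At this point the two sides are $R$ and $R'$, and $R\to_hR'$ is a root step. So $E_{p+1}(t[R])\equiv R'\equiv E_p(t[R'])$, and from here on the two head reductions agree.

The last assertion is immediate from (i) and (ii).
\end{proof}

The \emph{shift} of an edge is $0$ if the edge is non-surfacing. For a surfacing edge it is $+1$ in the direction from $t[R]$ to $t[R']$ and $-1$ in the direction from $t[R']$ to $t[R]$. Reversing an edge negates its shift.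

\section{Normal forms survive swaps}

Let $\sim$ be the equivalence relation on closed terms generated by all edges. So $\sim$ identifies convertible terms, and it identifies all $U_N$ with each other. It still does not identify two distinct normal forms.

\begin{lemma}\label{lem:whnf}
For an edge with pair $(Q,Q')$ between $X$ and $Y$: $X$ has a whnf iff $Y$ has. The two whnfs then have the same head and the same number of arguments, and corresponding arguments are identical or joined by an edge with the pair $(Q,Q')$.
\end{lemma}

\begin{proof}
Let $X\equiv t[Q]$, $Y\equiv t[Q']$. If the trace ends in a whnf $w\equiv ha_1\cdots a_k$, then the whnfs are $w[Q]$ and $w[Q']$, and $(a_j,Q,Q')$ is an edge between their $j$-th arguments. If the trace is infinite, both head reductions are infinite. If a swap trace stops at $x\vec d$, neither side has a whnf, by Lemma~\ref{lem:opaque}. If the trace of a contraction pair or of a reversed one stops at $x$, then the two head reductions reach $R$ and $R'$. Since $R\to_hR'$, they end in the same whnf, if any.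
\end{proof}

\begin{lemma}\label{lem:nf}
If $N,N'\in\mathrm{NF}$ and $N\sim N'$, then $N\equiv N'$.
\end{lemma}

\begin{proof}
Induction on the size of $N$. Both terms are their own whnfs. By Lemma~\ref{lem:whnf} along a chain of edges from $N$ to $N'$, they have the same head and the same number of arguments, and corresponding arguments are $\sim$-related. The arguments are closed normal forms, and those of $N$ are smaller than $N$. By the induction hypothesis corresponding arguments are identical.
\end{proof}

\section{The strengthened statement and the hole}\label{sec:strong}

Let $\mathcal E$ be a finite set of admissible pairs that is \emph{symmetric}, i.e.\ closed under reversal. Write $X\Rightarrow_{\mathcal E}Y$ if $X\to Y$ or if there is an edge from $X$ to $Y$ with a pair in $\mathcal E$. For a closed term $T$ put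
\[
G^{\mathcal E}_C(T)=\{N\in\mathrm{NF}:T\Rightarrow^*_{\mathcal E}C[U_N]\}.
\]
If $X\Rightarrow_{\mathcal E}^*Y$, then $G^{\mathcal E}_C(Y)\subseteq G^{\mathcal E}_C(X)$. If $\mathcal E\subseteq\mathcal F$, then $G_C^{\mathcal E}(X)\subseteq G_C^{\mathcal F}(X)$.

\begin{proposition}\label{prop:main}
For every context $C$, every finite symmetric set $\mathcal E$ of admissible pairs and every closed term $T$, the set $G^{\mathcal E}_C(T)$ is finite.
\end{proposition}

Theorem~\ref{thm:main} is the case $\mathcal E=\emptyset$. The proposition says more: the theorem remains true if reduction is enriched by finitely many closed replacements $Q\leftrightarrow Q'$ of the admissible kinds. Finiteness of $\mathcal E$ cannot be dropped. Since $\mathsf KTU_N\to T$, unrestricted reverse contractions would lead from $T$ to $C[U_N]$ for every $N$, where $C\equiv\mathsf KT[\,]$.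

We prove the proposition by induction on $C$, where the induction hypothesis covers all $\mathcal E$ and all $T$ at the same time. The first case is the hole.

\begin{lemma}\label{lem:base}
Let $\mathcal I$ be the set of all $N$ such that $U_N$ occurs in a swap pair of $\mathcal E$. Then $G^{\mathcal E}_{[\,]}(T)$ contains at most one $N\notin\mathcal I$. In particular it is finite.
\end{lemma}

\begin{proof}
Suppose $N,N'\notin\mathcal I$ both lie in $G^{\mathcal E}_{[\,]}(T)$. Then $U_N$ and $U_{N'}$ are joined, through $T$, by a chain of edges whose swap pairs belong to $\mathcal E$. We read off the normal form from the last epoch. If a closed term $X$ has a last epoch and this is an application $X_1X_2$, put $\lambda(X)=X_2$. By Lemma~\ref{lem:opaque}, $\lambda(U_N)\equiv N$ and $\lambda(U_{N'})\equiv N'$.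

We claim that along the chain from $U_N$ to $U_{N'}$ the value $\lambda$ stays defined and $\sim$-related to $N$. Consider an edge of the chain from $X\equiv t[Q]$ to $Y\equiv t[Q']$, and let $\lambda(X)$ be defined with $\lambda(X)\sim N$.
\begin{itemize}
\item If the edge is surfacing, the last epochs of $X$ and $Y$ coincide by Lemma~\ref{lem:compare}(ii), so $\lambda(Y)\equiv\lambda(X)$.
\item If it is non-surfacing, the last epochs are $e[Q]$ and $e[Q']$, where $e$ is the last $e_r$. If $e\not\equiv x$, then $e$ is an application $g_1g_2$, because $e[Q]$ is one. Hence $\lambda(X)\equiv g_2[Q]\sim g_2[Q']\equiv\lambda(Y)$.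
\item If it is non-surfacing and $e\equiv x$, the pair is a swap pair of $\mathcal E$ and the last epoch of $X$ is $Q\equiv U_{N_1}$ with $N_1\in\mathcal I$. Then $N_1\equiv\lambda(X)\sim N$, so $N\equiv N_1\in\mathcal I$ by Lemma~\ref{lem:nf}, contrary to assumption. So this case does not occur.
\end{itemize}
At the end of the chain $N'\equiv\lambda(U_{N'})\sim N$, and Lemma~\ref{lem:nf} gives $N\equiv N'$.
\end{proof}

\section{The induction step}\label{sec:step}

A context other than $[\,]$ is of the form $C\equiv C_1C_2$, where at least one of $C_1,C_2$ has a hole. Choose $s\in\{1,2\}$ such that $C_s$ has a hole. We keep only the information contained in the $s$-th component. For a closed application $X\equiv X_1X_2$ and a finite symmetric $\mathcal F$, put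
\[
\mathrm{Val}^{\mathcal F}(X)=G^{\mathcal F}_{C_s}(X_s).
\]
\emph{By the induction hypothesis for $C_s$ all these sets are finite.} In unions below, $\mathrm{Val}^{\mathcal F}(E_r(T))$ is included only if $E_r(T)$ exists and is an application. Fix $\mathcal E$ and $T$. The set
\[
F=\bigcup\{\mathrm{Val}^{\mathcal E}(Q):Q\text{ is an application occurring in a pair of }\mathcal E\}
\]
is finite too. Write $G=G^{\mathcal E}_C(T)$. \emph{Suppose, for contradiction, that $G$ is infinite.} This assumption is in force throughout the section, but Lemma~\ref{lem:back} does not use it.

\subsection*{Tracing back to an epoch of $T$}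

We go back from $C[U_N]$ to $T$, one step at a time. On the way we keep an epoch of the current term whose $s$-th component still leads to $C_s[U_N]$. The epoch may \emph{be} one of the finitely many terms replaced by $\mathcal E$, and then the step may give no information about the components of the term on the other side. The set $F$ takes care of this case.

\begin{lemma}[Stepping back]\label{lem:back}
Let $X\Rightarrow_{\mathcal E}Y$ be given by an edge with shift $d$ whose pair is a contraction pair or lies in $\mathcal E$. Let $N\in\mathrm{NF}\setminus F$, and let $E_r(Y)$ be an application with $N\in\mathrm{Val}^{\mathcal E}(E_r(Y))$. Then there is $r'$ such that $E_{r'}(X)$ exists, is an application, and satisfies $N\in\mathrm{Val}^{\mathcal E}(E_{r'}(X))$, and such that one of the following holds: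
\begin{enumerate}
\item[(A)] $r'=r+d$;
\item[(B)] $d=1$ and $r'=r$;
\item[(C)] $d=-1$, $r'=r$, the pair of the edge is a reversed contraction pair $(R',R)\in\mathcal E$, and $E_p(X)\equiv R'$ for some $p>r$.
\end{enumerate}
\end{lemma}

\begin{proof}
Let $X\equiv t[Q]$, $Y\equiv t[Q']$. We first note:

$(*)$ \emph{If $E_r(X)\equiv e[Q]$ and $E_r(Y)\equiv e[Q']$ with $e\not\equiv x$, then $r'=r$ has the required properties of $E_{r'}(X)$.} Indeed, $e[Q']$ is an application and $e\not\equiv x$, so $e\equiv g_1g_2$. We have $g_s[Q]\Rightarrow_{\mathcal E}^*g_s[Q']$. If $(Q,Q')\in\mathcal E$, this is a single edge. If $(Q,Q')$ is a contraction pair, we contract the substituted occurrences of $Q$ one after the other. Hence $N\in G^{\mathcal E}_{C_s}(g_s[Q'])\subseteq G^{\mathcal E}_{C_s}(g_s[Q])=\mathrm{Val}^{\mathcal E}(E_r(X))$.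

\emph{Non-surfacing edge, $d=0$.} By Lemma~\ref{lem:compare}(i), $E_r(X)\equiv e_r[Q]$ and $E_r(Y)\equiv e_r[Q']$. If $e_r\not\equiv x$, then $(*)$ gives (A). If $e_r\equiv x$, the pair is a swap pair, so it lies in $\mathcal E$. But then $E_r(Y)\equiv Q'$ and $N\in\mathrm{Val}^{\mathcal E}(Q')\subseteq F$, contrary to assumption.

\emph{Surfacing edge with $d=1$.} Here $X\equiv t[R]$ and $Y\equiv t[R']$. Let $p$ be as in Lemma~\ref{lem:compare}(ii). If $r<p$, then $(*)$ with $e=e_r$ gives (B). If $r\ge p$, then $E_{r+1}(X)\equiv E_r(Y)$, and $r'=r+1$ gives (A).

\emph{Surfacing edge with $d=-1$.} Here $X\equiv t[R']$ and $Y\equiv t[R]$, with $(R',R)\in\mathcal E$. Let $p$ be as in Lemma~\ref{lem:compare}(ii). If $r<p$, then $(*)$ with $e=e_r$ shows that $r'=r$ is suitable. Moreover $E_p(X)\equiv R'$, so (C) holds. If $r=p$, then $E_r(Y)\equiv R$ is an application occurring in a pair of $\mathcal E$, so $N\in F$, contrary to assumption. If $r\ge p+1$, then $E_{r-1}(X)\equiv E_r(Y)$, and $r'=r-1$ gives (A).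
\end{proof}

Let $N\in G\setminus F$, and let $T\equiv T_0\Rightarrow_{\mathcal E}\cdots\Rightarrow_{\mathcal E}T_l\equiv C[U_N]$. For each step fix an edge that gives it. Put $r_l=0$. Then $E_0(T_l)\equiv C_1[U_N]C_2[U_N]$ is an application whose $\mathrm{Val}^{\mathcal E}$ contains $N$. Applying Lemma~\ref{lem:back} successively to the steps $T_i\Rightarrow_{\mathcal E}T_{i+1}$, $i=l-1,\dots,0$, with $r=r_{i+1}$ and $r_i=r'$, we obtain numbers $r_i$ such that
\begin{equation}\label{eq:W}
W_i:\equiv E_{r_i}(T_i)\ \text{ exists, is an application, and }\ N\in\mathrm{Val}^{\mathcal E}(W_i).
\end{equation}
For $i=0$ this gives $G\setminus F\subseteq\bigcup_r\mathrm{Val}^{\mathcal E}(E_r(T))$. The left side is infinite and each set on the right is finite. Hence \emph{$T$ has infinitely many epochs}. Since $\mathrm{Val}^{\mathcal E}\subseteq\mathrm{Val}^{\mathcal F}$ for $\mathcal E\subseteq\mathcal F$, we also have: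
\begin{equation}\label{eq:inf}
\text{for every finite symmetric }\mathcal F\supseteq\mathcal E,\quad\bigcup_r\mathrm{Val}^{\mathcal F}(E_r(T))\ \text{ is infinite.}
\end{equation}
If we can bound $r_0$ independently of $N$, we are done.

\subsection*{Loops and the potential}

Let $\mathcal K$ be the connected component of $T$ in the graph whose vertices are the closed terms and whose edges are all edges of Section~\ref{sec:edges}. By Lemma~\ref{lem:compare} every member of $\mathcal K$ has infinitely many epochs, so all its epochs are applications. The shift of a path is the sum of the shifts of its edges.

\begin{lemma}\label{lem:path}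
Let a path in $\mathcal K$ from $X$ to $Y$ have shift $d$, and let all its pairs lie in the finite symmetric set $\mathcal F$. Then $\mathrm{Val}^{\mathcal F}(E_{r+d}(X))=\mathrm{Val}^{\mathcal F}(E_r(Y))$ for all large $r$.
\end{lemma}

\begin{proof}
By composition it suffices to treat a single edge. If it is surfacing, then $E_{r+d}(X)\equiv E_r(Y)$ for large $r$ by Lemma~\ref{lem:compare}(ii), whether $d=1$ or $d=-1$. If it is non-surfacing, then $d=0$, $E_r(X)\equiv e_r[Q]$ and $E_r(Y)\equiv e_r[Q']$. These are not last epochs, so $e_r\not\equiv x$. They are applications, so $e_r\equiv g_1g_2$. As $\mathcal F$ is symmetric, $g_s[Q]$ and $g_s[Q']$ are reachable from each other by $\Rightarrow_{\mathcal F}$. Hence $G^{\mathcal F}_{C_s}(g_s[Q])=G^{\mathcal F}_{C_s}(g_s[Q'])$.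
\end{proof}

\begin{lemma}\label{lem:loop}
Every loop at $T$ has shift $0$.
\end{lemma}

\begin{proof}
Otherwise, after reversal if necessary, there is a loop with shift $d>0$. Let $\mathcal F$ consist of $\mathcal E$, the pairs of the loop and their reverses. This set is finite and symmetric. By Lemma~\ref{lem:path} there is $r^*$ with $\mathrm{Val}^{\mathcal F}(E_{r+d}(T))=\mathrm{Val}^{\mathcal F}(E_r(T))$ for all $r\ge r^*$. Hence $\bigcup_r\mathrm{Val}^{\mathcal F}(E_r(T))$ is already the union over $r<r^*+d$. By the induction hypothesis, applied to $C_s$ and the \emph{enlarged} set $\mathcal F$, this is a finite union of finite sets. This contradicts \eqref{eq:inf}.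
\end{proof}

For $X\in\mathcal K$ let $\pi(X)\in\mathbb Z$ be the shift of any path from $X$ to $T$. By Lemma~\ref{lem:loop} it is well defined: two such paths, one of them reversed, form a loop at $T$. Moreover, $\pi(X)-\pi(Y)$ is the shift of every path from $X$ to $Y$. We use two properties.
\begin{itemize}
\item \emph{For $X\in\mathcal K$ all epochs of $X$ lie in $\mathcal K$, and $\pi(E_r(X))=\pi(X)-r$.} Indeed, a non-root head step $R\vec d\to_hR'\vec d$ is an edge with $t\equiv x\vec d$, $\vec d\ne\emptyset$. Its trace jumps to the closed term $R'\vec d$ and never reaches $x$, so its shift is $0$. A root step $R\to_hR'$ is an edge with $t\equiv x$, surfacing with $p=0$, so its shift is $1$.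
\item \emph{All $C[U_N]$ with $N\in\mathrm{NF}$ lie in $\mathcal K$, and $\pi$ has the same value $\pi_C$ on all of them.} Since $G\neq\emptyset$, one of them lies in $\mathcal K$. They are connected with each other by swap edges (with $x$ in the holes of $C$), whose shift is $0$.
\end{itemize}
So along a head reduction $\pi$ drops by one at each root step and is constant otherwise.

\subsection*{Bounding the number of the epoch}

Put
\[
\mu=\min\bigl(\{\pi_C\}\cup\{\pi(Q):Q\in\mathcal K\text{ occurs in a pair of }\mathcal E\}\bigr).
\]
Let $N\in G\setminus F$, and let $T_i,r_i,W_i$ be as in \eqref{eq:W}. All $T_i$ and $W_i$ lie in $\mathcal K$, and $\pi(W_i)=\pi(T_i)-r_i$. We show $\pi(W_i)\ge\mu$ by downward induction on $i$. For $i=l$ we have $W_l\equiv C[U_N]$ and $\pi(W_l)=\pi_C\ge\mu$. Let $\pi(W_{i+1})\ge\mu$, and let $d$ be the shift of the edge from $T_i$ to $T_{i+1}$, so that $\pi(T_i)=\pi(T_{i+1})+d$. We go through the three cases of Lemma~\ref{lem:back}.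
\begin{enumerate}
\item[(A)] $\pi(W_i)=\pi(T_{i+1})+d-(r_{i+1}+d)=\pi(W_{i+1})\ge\mu$.
\item[(B)] $\pi(W_i)=\pi(T_{i+1})+1-r_{i+1}=\pi(W_{i+1})+1>\mu$.
\item[(C)] Here the potential drops by one, but it cannot fall below $\mu$. We have $E_p(T_i)\equiv R'$ with $p>r_i$, so $R'\in\mathcal K$ occurs in a pair of $\mathcal E$, and
\[
\pi(W_i)=\pi(T_i)-r_i>\pi(T_i)-p=\pi(R')\ge\mu .
\]
\end{enumerate}
For $i=0$ we obtain $r_0=\pi(T)-\pi(W_0)\le\pi(T)-\mu$. This bound does not depend on $N$. Hence
\[
G\setminus F\subseteq\bigcup_{0\le r\le\pi(T)-\mu}\mathrm{Val}^{\mathcal E}(E_r(T)),
\]
which is a finite set. As $F$ is finite, $G$ is finite, a contradiction. This completes the induction and proves Proposition~\ref{prop:main}, and with it Theorem~\ref{thm:main} and Corollary~\ref{cor:main}.\hfill$\square$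

\section{What the hypotheses do}

\begin{remark}
\emph{``Finite'' cannot be replaced by a uniform bound, even for one fixed context.} Apply Example~\ref{ex:contexts}(2) to the list $AN_1,\dots,AN_k$ with distinct $N_i\in\mathrm{NF}$: one closed $M$ reduces to $\mathsf{KK}(AN_i)$ for all $i\le k$.
\end{remark}

\begin{remark}
\emph{The factor $A$ cannot be dropped.} In Example~\ref{ex:contexts}(3) the infinite family $\{c_n\}\subseteq\mathrm{NF}$ is generated by $P\mathsf K$ in the context $P[\,]$. By Theorem~\ref{thm:main}, only finitely many members of $\{\Omega c_n\}$ can be generated by any one $M$ in any one context. The proof shows the difference. A single exchange of $c_0$ and $c_1$, allowed inside terms, identifies all $c_n$ with each other, because $c_{n+1}\equiv\mathsf Kc_n$. If the $c_n$ were swapped in place of the $U_N$, Lemmas~\ref{lem:nf} and~\ref{lem:base} would fail, and a periodic sequence of epochs would be no contradiction. Opacity, in the form of Lemma~\ref{lem:opaque}, is what makes swaps harmless.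
\end{remark}

\begin{remark}
\emph{Normality of $N$ cannot be dropped.} The term $\Omega$ has infinitely many reducts $N'\equiv J_0J_n$. So $A\Omega\twoheadrightarrow AN'$ for infinitely many closed $N'$, already in the context $[\,]$. In the proof, normality enters through Lemma~\ref{lem:nf}, which recovers $N$ from its class under $\sim$.
\end{remark}

\begin{thebibliography}{9}
\bibitem{book} A printed mathematics book (source of the problem).
\bibitem{statman} Statman (1991).
\end{thebibliography}
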